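# Line arrangements and singularities that no $\mu$-constant path makes real

## 1. A quartic in two variables, and complex conjugation

Start with
$$f_0(x,y)=xy(x-y)(x-iy)=x^3y-(1+i)x^2y^2+i\,xy^3 .$$
Its coefficients are not real. Can we deform it to a real polynomial without changing how bad the singularity at the origin is? Put
$$f_t=xy(x-y)(x-\lambda(t)y),\qquad \lambda(t)=e^{i\pi(1+t)/2},\quad 0\le t\le 1 .$$
Here $\lambda$ runs along the unit circle from $i$ to $-1$ and avoids $0$ and $1$. So for each $t$ the form $f_t$ has four distinct linear factors. At a common zero $\neq 0$ of the two partial derivatives, Euler's relation would give $f_t=0$, and the corresponding root of $f_t$ on $\mathbb P^1$ would be multiple. So the partials are two cubic forms in two variables without common factor, and $\dim\mathcal O_{\mathbb C^2,0}/(\partial_xf_t,\partial_yf_t)=3\cdot 3=9$ for all $t$. At $t=1$ we have reached $xy(x-y)(x+y)$, which is real. The number $9$ never changed.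

Here are the precise notions. All germs are holomorphic germs $f:(\mathbb C^n,0)\to(\mathbb C,0)$, $n\ge1$, with an isolated critical point at $0$; so $f(0)=0$.

**Definition (Milnor number).** $\mu(f)=\dim_{\mathbb C}\mathcal O_{\mathbb C^n,0}/J(f)<\infty$, where $J(f)=(\partial f/\partial x_1,\dots,\partial f/\partial x_n)$.

**Definition (real germ).** $f$ is real if all its Taylor coefficients at $0$ are real, that is, if it is the complexification of $f|_{\mathbb R^n}$.

**Definition ($\mu$-equivalence).** Two germs $f_0,f_1$ in the same number $n$ of variables are $\mu$-equivalent, written $f_0\sim f_1$, if there are a neighborhood $U$ of $0\in\mathbb C^n$ and a continuous $F:U\times[0,1]\to\mathbb C$ such that each $f_t=F(\cdot,t)$ is holomorphic on $U$, the germs at $t=0,1$ are the given ones, and for every $t$ we have $f_t(0)=0$, the origin is an isolated critical point of $f_t$, and $\mu(f_t)$ does not depend on $t$.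

The computation above is a $\mu$-equivalence from $f_0$ to a real germ. For $n=1$ every germ is, after a coordinate change, $x^k$. For $n=2$ we are given the following known result: any isolated singularity of a function of two variables is $\mu$-equivalent to a singularity of a real function. For the homogeneous example the reason is visible: $d$ distinct points on $\mathbb P^1$ can be moved freely without colliding. The question is whether, for $n>2$, every isolated singularity is $\mu$-equivalent to a real one. The answer is no, for every $n\ge3$.

To show that a path to a real germ does not exist, we use a symmetry. Let $\bar f$ be the germ with complex-conjugated Taylor coefficients, $\bar f(x)=\overline{f(\bar x)}$. The relation $\sim$ is an equivalence relation: two paths with a common endpoint germ can be concatenated on a small ball contained in both neighborhoods. If $F$ joins $f$ to $f'$, then $\overline{F(\bar x,t)}$ joins $\bar f$ to $\bar f'$. So if $f\sim g$ with $g$ real, then $\bar f\sim\bar g=g\sim f$. Hence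
$$f\not\sim\bar f\quad\Longrightarrow\quad f\ \text{is not $\mu$-equivalent to a real germ.}\tag{1}$$

**Theorem A.** For every $n\ge3$ there is a germ $f_n:(\mathbb C^n,0)\to(\mathbb C,0)$ with an isolated critical point, $\mu(f_n)=2866$, such that $f_n\not\sim\bar f_n$. In particular $f_n$ is not $\mu$-equivalent to a real germ.

## 2. Cones over line arrangements

In the opening example we moved points of $\mathbb P^1$. With three variables, a product of linear forms is a configuration of lines in $\mathbb P^2$, and lines can be forced to satisfy incidences. A system of incidences may have several isolated solutions, exchanged by complex conjugation. This is what we shall exploit, provided that a $\mu$-constant path is forced to respect the incidences.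

**Definition (arrangement).** An arrangement is a finite set of distinct lines in $\mathbb P^2=\mathbb P^2(\mathbb C)$. Its combinatorics is the knowledge of which subsets of lines are concurrent; for lines with labels $1,\dots,N$ we speak of labelled combinatorics. For a point $p$, let $m_p$ be the number of lines through $p$; a multiple point has $m_p\ge2$. Put
$$b(A)=\sum_{m_p\ge2}(m_p-1).$$
A continuous path of arrangements of constant combinatorics is a family of lines $L_1(t),\dots,L_N(t)$, continuous in $t$ and pairwise distinct for each $t$, whose labelled combinatorics does not depend on $t$.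

**Definition ($\tau$).** For a reduced plane curve $C$, $\tau(C)=\sum_{p\in\operatorname{Sing}C}\mu(C,p)$, where $\mu(C,p)$ is the Milnor number at $p$ of a local equation.

Three lines in a triangle have $b=3$, $\tau=3$. Three concurrent lines have $b=2$, $\tau=4$.

**Definition (the class $\mathcal S_d$).** For $d\ge2$, $\mathcal S_d$ is the set of germs $f=g+h+(\text{order}\ge d+2)$ in three variables, with $g,h$ homogeneous of degrees $d,d+1$, $g$ a product of $d$ pairwise non-proportional linear forms, and $h\ne0$ at every singular point of $\{g=0\}\subset\mathbb P^2$. The arrangement $\{g=0\}$ is denoted $A(f)$.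

For example $xyz+x^4+y^4+z^4\in\mathcal S_3$, while $xyz+x^4+y^4+z^5\notin\mathcal S_3$, since $h=x^4+y^4$ vanishes at the vertex $(0:0:1)$. (Germs of $\mathcal S_d$ have isolated critical points; this is part of Lemma 2.)

**Theorem B.**
(i) Every germ $\mu$-equivalent to an element of $\mathcal S_d$ belongs to $\mathcal S_d$.
(ii) $f,f'\in\mathcal S_d$ are $\mu$-equivalent if and only if $A(f)$ and $A(f')$ are joined by a continuous path of arrangements of constant combinatorics.
(iii) $f\in\mathcal S_d$ is $\mu$-equivalent to a real germ if and only if $A(f)$ can be joined by such a path to an arrangement invariant under complex conjugation.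

The corank of a germ is $n$ minus the rank of its Hessian at $0$; for example $xyz+x^4+y^4+z^4+w^2$ has corank $3$.

**Theorem C.** In any number of variables, a germ of corank $\le2$ is $\mu$-equivalent to a real germ. The germs of Theorem A have corank exactly $3$.

Two published theorems carry weight. The first is from J. Fernández de Bobadilla and T. Pełka, *Symplectic monodromy at radius zero and equimultiplicity of $\mu$-constant families*, Ann. of Math. 200 (2024), 153–299.

**(BP)** If $P_s$, $s$ in a disc, is a holomorphic family of germs $(\mathbb C^n,0)\to(\mathbb C,0)$ with isolated critical point at $0$ and constant Milnor number, then the order (multiplicity) of $P_s$ at $0$ is constant.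

The second is from A'Campo, *La fonction zêta d'une monodromie* (Comment. Math. Helv. 50, 1975); no isolatedness is needed in it.

**(AC)** Let $f$ be a holomorphic germ and $\rho$ a proper modification over a neighborhood of the base point, an isomorphism off $f^{-1}(0)$, with $f\circ\rho$ a normal crossing divisor. Then the Euler characteristic of the Milnor fibre of $f$ at $0$ is $\sum_m m\,\chi(S_m)$, where $S_m\subset\rho^{-1}(0)$ is the set of points where $f\circ\rho=u^m\cdot\text{unit}$ for a local coordinate $u$.

To see (AC) at work, let $f$ be a product of $m$ distinct linear forms in the plane and $\rho$ the blow-up of $0$. Then $S_m$ is $\mathbb P^1$ minus $m$ points, and the formula gives $m(2-m)=1-(m-1)^2=1-\mu(f)$, as it should.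

We also use standard facts: conservation of number (if a holomorphic map between spaces of equal dimension has no zeros on the boundary of a compact ball or polydisc, small perturbations keep the total multiplicity of the zeros inside) and its consequence, semicontinuity of $\mu$; that the Milnor fibre of an isolated singularity in $n$ variables is a bouquet of $\mu$ spheres of dimension $n-1$; that a weighted homogeneous polynomial $P$ with positive weights has Milnor fibre homotopy equivalent to $\{P=1\}$; Milnor's formula $\mu=2\delta-r+1$ for plane curve germs with $r$ branches; the splitting lemma, with uniqueness of the residual germ up to right equivalence (e.g. Greuel–Lossen–Shustin, *Introduction to Singularities and Deformations*, Thm I.2.47); and that two points of an irreducible variety lie on an irreducible curve (Mumford, *Abelian Varieties*, §6).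

## 3. The order along a continuous $\mu$-constant path

If the order could drop along a path, the tangent cone would be lost at once. (BP) forbids this for holomorphic families; our paths are only continuous. The bridge is that $\mu=m$ is an algebraic condition on a finite jet.

**Lemma 1.** If $(f_t)_{t\in[0,1]}$ is a $\mu$-equivalence in $n$ variables, then $\operatorname{ord}_0f_t$ is constant.

**Step 1: the condition $\mu=m$ is algebraic in a jet.** Let $m=\mu(f_t)\ge1$ and let $\mathfrak m$ be the maximal ideal of $\mathcal O=\mathcal O_{\mathbb C^n,0}$. For $k\ge0$ I claim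
$$\mu(f)\le k\iff \dim\mathcal O/(J(f)+\mathfrak m^{k+1})\le k.\tag{2}$$
The direction from left to right is clear. Conversely, consider the $k+1$ inclusions $\mathcal O\supseteq J+\mathfrak m\supseteq\dots\supseteq J+\mathfrak m^{k+1}$. If all were strict, the quotient would have dimension at least $k+1$. So $J+\mathfrak m^i=J+\mathfrak m^{i+1}$ for some $i\le k$. By Nakayama's lemma in $\mathcal O/J$, $\mathfrak m^i\subset J$. Hence $\mathfrak m^{k+1}\subset J$ and $\mathcal O/J=\mathcal O/(J+\mathfrak m^{k+1})$.

The right side of (2) says that a matrix whose entries are linear in the $(k+1)$-jet of $f$ has at least a certain rank. This is a Zariski open condition on the $(k+1)$-jet. Using $k=m$ and $k=m-1$, we see that $\mu(f)=m$ depends only on the $(m+1)$-jet, and that the set $Z_m$ of polynomials of degree $\le m+1$ without constant and linear terms with $\mu=m$ is a locally closed algebraic set.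

**Step 2: the jet sees the order.** If $\mu(f)=m$ then $\operatorname{ord}f\le m+1$: otherwise $J\subset\mathfrak m^{m+1}$ and $\mu\ge\dim\mathcal O/\mathfrak m^{m+1}\ge m+1$. So $f$ and $j^{m+1}f$ have the same order. By Cauchy's formula $t\mapsto j^{m+1}f_t\in Z_m$ is continuous.

**Step 3: the order is constant on each component of $Z_m$.** Here (BP) enters. Let $X$ be an irreducible component of $Z_m$, $e$ the minimal order on $X$, and suppose some $q\in X$ has order $>e$. Choose $q'\in X$ of order $e$ and an irreducible curve $Y\subset X$ through $q$ and $q'$. "Order $\le e$" is a nonempty Zariski open condition on $Y$, so it fails at only finitely many points. A local parameter on the normalization of $Y$ at a point over $q$ gives a holomorphic family $P_s$ in $Z_m$ with $P_0=q$ and $\operatorname{ord}P_s=e$ for small $s\ne0$. This contradicts (BP).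

**Step 4: connectedness.** The finitely many components are closed in $Z_m$. Their preimages under $t\mapsto j^{m+1}f_t$ are finitely many closed sets covering $[0,1]$, and the order is constant on each. So the level sets of $t\mapsto\operatorname{ord}f_t$ form a finite partition of $[0,1]$ into closed sets, and there is only one. $\square$

## 4. The Milnor number over a reduced tangent cone

We now ask what $\mu$ remembers of the tangent cone. When the cone is reduced, the answer is a formula.

**Lemma 2.** Let $f=g+h+(\text{order}\ge d+2)$ in three variables, $d\ge2$, with $g$ a reduced form of degree $d$, $C=\{g=0\}\subset\mathbb P^2$, $h$ a form of degree $d+1$.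
(a) If $h\ne0$ on $\operatorname{Sing}C$, then $0$ is an isolated critical point and $\mu(f)=(d-1)^3+\tau(C)$.
(b) If $0$ is an isolated critical point and $h(p)=0$ for some $p\in\operatorname{Sing}C$, then $\mu(f)>(d-1)^3+\tau(C)$.

**Step 1: a chart of the blow-up.** We rewrite critical points away from $0$ in coordinates that separate directions. Choose linear coordinates with $\operatorname{Sing}C\subset\{z\ne0\}$ and put $x=z\xi$, $y=z\eta$. Then $f=z^dB$ with
$$B(\xi,\eta,z)=\hat g(\xi,\eta)+z\hat h(\xi,\eta)+z^2(\cdots),$$
where hats denote setting $z=1$. Differentiating $f(z\xi,z\eta,z)=z^dB$ gives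
$$f_x=z^{d-1}B_\xi,\quad f_y=z^{d-1}B_\eta,\quad \xi f_x+\eta f_y+f_z=z^{d-1}T,\quad T:=dB+zB_z.\tag{3}$$
So for $z\ne0$ the Jacobian ideal of $f$ is generated by $B_\xi,B_\eta,T$. For $p\in\operatorname{Sing}C$ put $\mu_p=\mu(C,p)$ and $i_p=\dim\mathcal O_{(p,0)}/(B_\xi,B_\eta,T)\le\infty$.

**Step 2: the local number $i_p$.** The aim is: $i_p=\mu_p$ if $h(p)\ne0$, and $i_p\ge\mu_p+1$ if $h(p)=0$. On $z=0$ the system $B_\xi=B_\eta=0$ reads $\hat g_\xi=\hat g_\eta=0$, which is isolated at $p$. So $\Gamma=\{B_\xi=B_\eta=0\}$ is a complete intersection curve germ, hence Cohen–Macaulay, and has no branch in $z=0$. For any $\varphi$,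
$$\dim\mathcal O/(B_\xi,B_\eta,\varphi)=\sum_jm_j\operatorname{ord}_j\varphi,$$
where $j$ runs over the branches of $\Gamma$ and $m_j\ge1$ is their multiplicity in $\Gamma$ (both sides are infinite if $\varphi$ vanishes on a branch). With $\varphi=z$ we get $\sum_jm_j\operatorname{ord}_jz=\mu_p$.

Parametrize a branch by $s$, with $z=cs^e+\cdots$, $c\ne0$. Since $B_\xi=B_\eta=0$ along it, $\frac{d}{ds}B=B_z\,z'(s)$, and $B=\hat g(p)=0$ at $s=0$. If $h(p)\ne0$, write $h(p)$ for $\hat h(p)$; then $B_z=h(p)+O(s)$, so $B=h(p)cs^e+\cdots$ and $T=(d+1)h(p)cs^e+\cdots$, that is, $\operatorname{ord}T=e$. If $h(p)=0$, then $B_z=O(s)$, so $B=O(s^{e+1})$, $zB_z=O(s^{e+1})$ and $\operatorname{ord}T\ge e+1$. Summing over the branches, of which there is at least one, gives the claim.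

**Step 3: isolatedness in (a).** Suppose $x_k\to0$ are nonzero critical points of $f$; after passing to a subsequence, $x_k/|x_k|\to v$. Dividing $\nabla f(x_k)=0$ by $|x_k|^{d-1}$ gives $\nabla g(v)=0$, so $[v]=p\in\operatorname{Sing}C$. In the chart the $x_k$ give solutions of $B_\xi=B_\eta=T=0$ with $z\ne0$ tending to $(p,0)$. This contradicts $i_p=\mu_p<\infty$.

**Step 4: counting critical points of a perturbation.** The aim is
$$\mu(f)=(d-1)^3+\sum_{p\in\operatorname{Sing}C}i_p\tag{4}$$
whenever $0$ is an isolated critical point; with Step 2 this proves both claims. First, $i_p<\infty$: solutions of $B_\xi=B_\eta=T=0$ near $(p,0)$ with $z\ne0$ are nonzero critical points of $f$ near $0$, and there are none; solutions with $z=0$ satisfy $\hat g=\hat g_\xi=\hat g_\eta=0$, which is isolated at $p$.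

Let $\varphi$ be a form of degree $d$ with $\{\varphi=0\}$ nonsingular. Then $g+s\varphi$ is nonsingular in $\mathbb P^2$ for all but finitely many $s$, hence for all small $s\ne0$. Let $f_s=f+s\varphi$, $B^s=B+s\hat\varphi$, $T^s=dB^s+zB^s_z$; the relations (3) hold for these too. Let $K$ be a closed ball around $0$ in which $0$ is the only zero of $\nabla f$. Around each $(p,0)$ choose a compact polydisc $N_p$ in which $(p,0)$ is the only solution of $B_\xi=B_\eta=T=0$, the $N_p$ having disjoint projections to the $(\xi,\eta)$-plane and being mapped into the interior of $K$ by $\beta:(\xi,\eta,z)\mapsto(z\xi,z\eta,z)$. For small $s\ne0$ the following hold.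

1. The zeros of $\nabla f_s$ in $K$ have total multiplicity $\mu(f)$. The leading form $g+s\varphi$ has an isolated critical point, so $\mu(f_s,0)=(d-1)^3$ and the nonzero ones have total multiplicity $\mu(f)-(d-1)^3$.
2. The solutions of $B^s_\xi=B^s_\eta=T^s=0$ in $N_p$ have total multiplicity $i_p$. None has $z=0$, since it would be a singular point of $g+s\varphi$. On $z\ne0$ the map $\beta$ is injective and locally biholomorphic and $z^{d-1}$ is a unit. So these solutions correspond bijectively, with equal multiplicities, to the nonzero critical points of $f_s$ in $\beta(N_p\cap\{z\ne0\})$. These images are disjoint for different $p$, because $(\xi,\eta)=(x/z,y/z)$.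
3. Every nonzero critical point of $f_s$ in $K$ lies in some $\beta(N_p)$. For as $s\to0$ such points $x$ tend to $0$, the only zero of $\nabla f$ in $K$. Dividing $0=\nabla g(x)+s\nabla\varphi(x)+O(|x|^d)$ by $|x|^{d-1}$ shows that their directions accumulate only on $\operatorname{Sing}C\subset\{z\ne0\}$. So their chart coordinates accumulate only at the points $(p,0)$.

Comparing 1 with 2 and 3 gives (4). $\square$

Let us test this by hand on cubics. For $xyz+x^4+y^4+z^4$ all three vertices have $h\ne0$, and $\mu=8+3=11$. For $xyz+x^4+y^4+z^5$, at $p=(0:0:1)$ we have $B=\xi\eta+z(\xi^4+\eta^4)+z^2$. The equations $B_\xi=\eta+4z\xi^3=0$ and $B_\eta=\xi+4z\eta^3=0$ give near the origin $\xi=\eta=0$, and there $T=3z^2+2z^2=5z^2$. So $i_p=2$ and, by (4), $\mu=8+1+1+2=12$. For three concurrent lines, $xy(x+y)+z^4$ has $\mu=4\cdot3=12=8+4$ by separation of variables, as predicted. Thus $\mu=11$ does not let a triangle in $\mathcal S_3$ become concurrent.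

## 5. When lines come together

Lemma 2 says nothing if lines of the tangent cone collide in the limit. For instance $x^2y+y^4+z^4$ has $\mu=5\cdot3=15$: in the plane, $xy=x^2+4y^3=0$ has multiplicity $5$ at $0$, since $x^2+4y^3$ has order $3$ along $x=0$ and order $2$ along $y=0$. And $x^3+y^4+z^4$ has $\mu=2\cdot3\cdot3=18$. So collisions seem to cost a lot. Here is the bound.

**Lemma 3.** Let $f$ be a germ in three variables of order $d\ge2$ with an isolated critical point and tangent cone $g=\prod_{i=1}^r\ell_i^{k_i}$, where the lines $L_i=\{\ell_i=0\}$ are distinct, $\sum k_i=d$, $r<d$. Let $A_{red}=\{L_1,\dots,L_r\}$. Then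
$$\mu(f)\ge(d-1)^3+(d-1)(2d-r)-b(A_{red}).$$

The two examples attain the bound: $8+2\cdot4-1=15$ and $8+2\cdot5-0=18$.

**Step 1: reduction to generic $h$.** We want the part $h$ of degree $d+1$ to be as transverse as possible. By semicontinuity $\mu(f)\ge\mu(f+sH)$ for small $s$ and any form $H$ of degree $d+1$. Consider the conditions: (i) $h\ne0$ at the multiple points of $A_{red}$; (ii) $h|_{L_i}$ has $d+1$ distinct zeros for every $i$. They are Zariski open, invariant under scaling, and satisfied by a product of $d+1$ generic linear forms. If $H$ satisfies them, then so does $H+s'h$ for all but finitely many $s'$, and hence $h+sH$ for all but finitely many $s$. So we may replace $f$ by $f+sH$ and assume (i) and (ii). Replacing $f$ by a Taylor polynomial of sufficiently high degree changes neither $g$, $h$ nor $\mu$ (Step 1 of Lemma 1). So we also assume that $f$ is a polynomial.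

**Step 2: the Milnor fibre as an integral over $\mathbb P^2$.** Let $\pi$ be the blow-up of $0\in\mathbb C^3$, $E=\mathbb P^2$ its exceptional divisor, $\mathcal M$ the Milnor fibre of $f$, and $\mathcal M_p$ the Milnor fibre of the germ of $f\circ\pi$ at $p\in E$. The claim is
$$\chi(\mathcal M)=\int_E\chi(\mathcal M_p)\,d\chi(p),\tag{5}$$
where $\int\phi\,d\chi=\sum_cc\,\chi(\phi^{-1}(c))$ for a constructible function $\phi$. By Hironaka there is a proper algebraic modification $\sigma$ of the blow-up, an isomorphism off $(f\circ\pi)^{-1}(0)$, such that $f\circ\pi\circ\sigma$ has normal crossings. Let $S_m\subset\sigma^{-1}(E)$ be the constructible set where $f\circ\pi\circ\sigma=u^m\cdot\text{unit}$. (AC) for $\pi\circ\sigma$ gives $\chi(\mathcal M)=\sum_mm\,\chi(S_m)$. (AC) for $\sigma$ over a neighborhood of $p$ gives $\chi(\mathcal M_p)=\sum_mm\,\chi(S_m\cap\sigma^{-1}(p))$. For complex algebraic sets the Euler characteristic is additive, and multiplicative in fibrations. So $p\mapsto\chi(S_m\cap\sigma^{-1}(p))$ is constructible with integral $\chi(S_m)$, and (5) follows.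

Moreover, by (AC), $\chi(\mathcal M_p)$ depends only on the divisor of $f\circ\pi$ at $p$ up to local biholomorphism: multiplying by a unit changes neither the modification nor the sets $S_m$.

**Step 3: local values.** In a chart as in (3), $f\circ\pi=z^dB$ with $B=\hat g+zv$, $v=\hat h+z(\cdots)$. Put $D_p=\sum_{L_i\ni p}k_i$, and let $m_p$ be the number of lines of $A_{red}$ through $p$.

If $p\notin A_{red}$, then $f\circ\pi=z^d\cdot\text{unit}$ and $\chi(\mathcal M_p)=d$.

If $p\in A_{red}$ and $h(p)\ne0$, then $v$ is a unit and $\hat g=u\,g_0$ with $u$ a unit and $g_0$ homogeneous of degree $D=D_p$ in affine coordinates $\xi,\eta$ centered at $p$, a product of powers of $m=m_p$ distinct linear forms. With the coordinate $\hat z=zv/u$ we get $f\circ\pi=\text{unit}\cdot\hat z^d(\hat z+g_0)$. So $\chi(\mathcal M_p)=\chi(\{P=1\})$ for $P=z^d(z+g_0(\xi,\eta))$, which is weighted homogeneous with weights $(1,1,D)$ for $(\xi,\eta,z)$. Project $\{P=1\}$ to the $(\xi,\eta)$-plane. For $a\in\mathbb C$ the polynomial $z^d(z+a)-1$ has derivative $z^{d-1}((d+1)z+da)$, and $z=0$ is not a root. So it has $d+1$ distinct roots, except for the $d+1$ values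 of $a$, all nonzero, with $\bigl(-\tfrac{d}{d+1}a\bigr)^d\tfrac{a}{d+1}=1$; for these it has one double root and exactly $d$ roots. For $a\ne0$ we have $\chi(g_0^{-1}(a))=D(2-m)$, since $g_0^{-1}(a)\to\mathbb P^1\setminus\{m\text{ points}\}$ is an unramified $D$-sheeted covering. Therefore
$$\chi(\mathcal M_p)=(d+1)\chi(\mathbb C^2)-(d+1)D(2-m)=(d+1)\bigl(1-D_p(2-m_p)\bigr).$$

If $p\in A_{red}$ and $h(p)=0$, then by (i) $p$ lies on exactly one line $L_i$; put $k=k_i$. Here $\hat g=u\xi^k$ with $u$ a unit and $\xi$ an affine equation of $L_i$. By (ii), $h|_{L_i}$ has a simple zero at $p$, so $(\xi u^{1/k},v,z)$ are local coordinates. Renaming them $(\xi,\eta,z)$, we have $f\circ\pi=z^d(\xi^k+z\eta)$, weighted homogeneous with weights $(2,k,k)$. The set $\{z^d(\xi^k+z\eta)=1\}$ is a graph of $\eta$ over $(\xi,z)\in\mathbb C\times\mathbb C^*$. So $\chi(\mathcal M_p)=0$.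

**Step 4: adding up.** Let $b=b(A_{red})$ and let $v_i$ be the number of multiple points on $L_i$. Then $\chi(A_{red})=2r-b$, so $\chi(E\setminus A_{red})=3-2r+b$. The points of $L_i$ which are neither multiple nor zeros of $h$ form a set of Euler characteristic $2-v_i-(d+1)=1-d-v_i$, on which the local value is $(d+1)(1-k_i)$ (take $m=1$, $D=k_i$). So (5) gives $\chi(\mathcal M)=d(3-2r+b)+(d+1)Q$ with
$$Q=\sum_p\bigl(1-D_p(2-m_p)\bigr)+\sum_i(k_i-1)(d-1+v_i),$$
the first sum over multiple points. Now $\sum_i(k_i-1)(d-1)=(d-1)(d-r)$ and $\sum_i(k_i-1)v_i=\sum_p(D_p-m_p)$, and $1-2D_p+D_pm_p+D_p-m_p=(D_p-1)(m_p-1)$. Since every other line meets $L_i$ once, $\sum_pD_p(m_p-1)=\sum_ik_i(r-1)=d(r-1)$. Hence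
$$Q=(d-1)(d-r)+\sum_p(D_p-1)(m_p-1)=(d-1)(d-r)+d(r-1)-b=d^2-2d+r-b.$$
Inserting, $\chi(\mathcal M)=d^3-d^2+d-rd+r-b$. As $\mathcal M$ is a bouquet of $\mu$ two-spheres,
$$\mu=\chi(\mathcal M)-1=(d-1)^3+(d-1)(2d-r)-b.\qquad\square$$

As a check, take $x^3+y^4+z^4$: the complement of the line contributes $3\cdot1$, the line minus four points contributes $(-2)\cdot4\cdot(1-3)=16$, and the four zeros of $h$ contribute $0$. So $\chi(\mathcal M)=19$ and $\mu=18$.

## 6. The number $b$ under limits

**Lemma 4.** Let $A$ be an arrangement of $N$ lines.
(i) $\tau(A)=\sum(m_p-1)^2=N(N-1)-b(A)$.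
(ii) $b$ does not increase when a line is removed.
(iii) Let $A^{(j)}=\{L^{(j)}_1,\dots,L^{(j)}_N\}$ be labelled arrangements with $L_i^{(j)}\to L_i^\infty$, the $L_i^\infty$ pairwise distinct, and all $A^{(j)}$ with the same labelled combinatorics. Then $b(A^{(j)})\ge b(A^\infty)$, with equality if and only if $A^\infty$ has the same labelled combinatorics.

*Proof.* (i) An ordinary $m$-fold point has Milnor number $(m-1)^2=m(m-1)-(m-1)$, and $\sum m_p(m_p-1)=N(N-1)$ counts ordered pairs of lines.

(ii) Adding a line $L$ to $A'$ raises by one the contribution of each point of $L$ that lies on lines of $A'$, and changes nothing else.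

(iii) First, $m\ge2$ distinct lines have $b\ge m-1$, with equality if and only if they are concurrent. For on any line $L$ of them, $\sum_{q\in L}(m_q-1)=m-1$. If they are not concurrent, three of them form a triangle; choose $L$ to be a side of it, and the opposite vertex contributes further.

For a multiple point $p$ of $A^\infty$ let $I_p$ be the set of labels of lines through it, and similarly $I_q$ for a multiple point $q$ of $A^{(j)}$. Concurrency is a closed condition, so the lines with labels in $I_q$ are concurrent in the limit. As the limit lines are distinct, $I_q$ lies in exactly one $I_p$. The $q$ with $I_q\subset I_p$ are exactly the multiple points of $\{L^{(j)}_i\}_{i\in I_p}$, with the same multiplicities: if two lines with labels in $I_p$ meet at $q$, then the $I_{p'}$ containing $I_q$ shares two labels with $I_p$, so $p'=p$. Therefore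
$$b(A^{(j)})=\sum_pb\bigl(\{L_i^{(j)}\}_{i\in I_p}\bigr)\ge\sum_p(|I_p|-1)=b(A^\infty),$$
with equality if and only if every $I_p$ is concurrent in $A^{(j)}$, that is, if and only if the labelled combinatorics agree. $\square$

For example a triangle may converge to three concurrent lines, and $b$ drops from $3$ to $2$.

## 7. The tangent cone keeps its combinatorics

**Proposition 5.** Let $(f_t)_{t\in[0,1]}$ be a $\mu$-equivalence in three variables with $f_0\in\mathcal S_d$. Then $f_t\in\mathcal S_d$ for all $t$. The lines of $A(f_t)$ can be labelled as $L_1(t),\dots,L_d(t)$, continuous in $t$, with labelled combinatorics independent of $t$.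

**Step 1: setup.** We name the set of good parameters; it will be shown to be closed and open. By Lemma 1, $\operatorname{ord}f_t=d$ for all $t$. Let $g_t\ne0$ and $h_t$ be the parts of degree $d$ and $d+1$, continuous in $t$. Put $C_t=\{g_t=0\}$, $A=A(f_0)$ and $M=\mu(f_t)$; by Lemma 2(a), $M=(d-1)^3+\tau(A)$. Let $\mathcal P$ be the set of $t$ such that $g_t$ is a product of $d$ pairwise non-proportional linear forms and $C_t$ has combinatorics isomorphic to that of $A$. For $t\in\mathcal P$ we have $\tau(C_t)=\tau(A)$, so Lemma 2(b) forces $h_t\ne0$ on $\operatorname{Sing}C_t$, i.e. $f_t\in\mathcal S_d$. Clearly $0\in\mathcal P$.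

**Step 2: $\mathcal P$ is closed.** Let $t_k\in\mathcal P$, $t_k\to t_0$. Label the lines of $C_{t_k}$ by those of $A$, preserving combinatorics. Write $g_{t_k}=c_k\prod_i\ell_i^{(k)}$ with forms $\ell_i^{(k)}$ of norm $1$. After passing to a subsequence the $\ell_i^{(k)}$ converge, so the lines converge: $L_i(t_k)\to L_i^\infty$. The product of the limit forms is nonzero, so $c_k$ converges too, and as $g_{t_0}\ne0$, $g_{t_0}$ is a product of linear forms defining the $L_i^\infty$.

Suppose only $r<d$ of the $L_i^\infty$ are distinct, and let $A_{red}$ be their set. Choosing one index for each gives subarrangements $A_k'\subset C_{t_k}$ of $r$ lines with constant labelled combinatorics, converging to $A_{red}$. By Lemma 4(ii) and (iii), $b(A)\ge b(A_k')\ge b(A_{red})$. By Lemma 3, and since $2d-r>d$,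
$$M-(d-1)^3\ge(d-1)(2d-r)-b(A_{red})>d(d-1)-b(A_{red})\ge d(d-1)-b(A)=\tau(A),$$
a contradiction. So the $L_i^\infty$ are distinct and $g_{t_0}$ is reduced. Lemma 2, in either of its cases, gives $\tau(C_{t_0})\le M-(d-1)^3=\tau(A)$, that is, $b(C_{t_0})\ge b(A)$. Lemma 4(iii) gives $b(A)\ge b(C_{t_0})$. Hence equality, and then equality of labelled combinatorics. So $t_0\in\mathcal P$.

For openness, the trouble is that near $t_0\in\mathcal P$ the curve $C_t$ need not, a priori, be a union of lines. We show that its singularities are too many for anything else.

**Step 3: distributing the Milnor numbers.** Let $t_0\in\mathcal P$. For $t$ near $t_0$, $g_t$ is reduced, $\operatorname{Sing}C_t$ is near $\operatorname{Sing}C_{t_0}$, and $h_t\ne0$ on $\operatorname{Sing}C_t$. So Lemma 2(a) gives $\tau(C_t)=M-(d-1)^3=\tau(C_{t_0})$. Fix an affine chart containing $\operatorname{Sing}C_{t_0}$, and let $\hat g_t(\xi,\eta)$ be the equation of $C_t$ in it. For $p\in\operatorname{Sing}C_{t_0}$ with $m=m_p$ let $D$ be a fixed small round ball centered at $p$, a Milnor ball of $(C_{t_0},p)$ in which $p$ is the only critical point of $\hat g_{t_0}$. The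 balls are chosen disjoint; for $t$ near $t_0$ they contain $\operatorname{Sing}C_t$ in their union. The Milnor numbers of $C_t$ at its singular points in $D$ sum to at most the total number of critical points of $\hat g_t$ in $D$, which is $\mu_p=(m-1)^2$. As the totals over all $p$ agree,
$$\sum_{q\in\operatorname{Sing}C_t\cap D}\mu(C_t,q)=(m-1)^2\quad\text{for each }p.\tag{6}$$

**Step 4: the Euler characteristic of $Y=C_t\cap D$ is $1$.** We compare $Y$ with a Milnor fibre. Let $V$ be a small ball around $\hat g_{t_0}$ in the space of polynomials of degree $\le d$ in $(\xi,\eta)$, such that for $G\in V$ the set $\{G=0\}$ is smooth along $\partial D$ and transverse to $\partial D$. Let $\Delta\subset V$ be the set of $G$ with $\{G=0\}$ singular somewhere in $D$. The incidence set $\{(G,x)\in V\times\operatorname{int}D:G(x)=G_\xi(x)=G_\eta(x)=0\}$ is a manifold of dimension $\dim V-3+2=\dim V-1$, and it maps properly onto $\Delta$, because no singular points occur on $\partial D$. So $\Delta$ is a proper analytic subset of $V$, and $V\setminus\Delta$ is connected. By Ehresmann's theorem with boundary all $\{G=0\}\cap D$, $G\in V\setminus\Delta$,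 are diffeomorphic. Taking $G=\hat g_{t_0}-\varepsilon$ shows that they are Milnor fibres of $(C_{t_0},p)$, so their Euler characteristic is $1-\mu_p$.

For $t$ near $t_0$ and small $\varepsilon\ne0$, $X_\varepsilon=\{\hat g_t=\varepsilon\}\cap D$ is one of them. Outside small Milnor balls $D_q$ of the points $q\in\operatorname{Sing}C_t\cap D$, $X_\varepsilon$ and $Y$ are diffeomorphic. Inside $D_q$, $X_\varepsilon$ is the Milnor fibre of $(C_t,q)$, with Euler characteristic $1-\mu(C_t,q)$, while $Y$ is contractible. The gluing loci are unions of circles. With (6),
$$\chi(Y)=\chi(X_\varepsilon)+\sum_q\mu(C_t,q)=1-\mu_p+\sum_q\mu(C_t,q)=1.$$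

**Step 5: $Y$ consists of $m$ discs.** We read off the shape of $Y$ from $\chi(Y)=1$ and its boundary. The oriented link $C_t\cap\partial D$ is isotopic in $\partial D$ to $C_{t_0}\cap\partial D$, i.e. to $m$ Hopf fibres, with pairwise linking numbers $1$. Let $\tilde Y$ be the normalization of $Y$: a compact surface with $m$ boundary circles, $c$ components (each with nonempty boundary, as there are no compact curves in $\mathbb C^2$) and total genus $\gamma$. Let $r_q$ be the number of branches at $q\in\operatorname{Sing}C_t\cap D$. Passing from $\tilde Y$ to $Y$ glues $r_q$ points to one, so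
$$1=\chi(Y)=2c-2\gamma-m-\sum_q(r_q-1).\tag{7}$$
Two different components of $Y$ have total intersection number equal to the linking number of their boundaries. This is positive, so they meet, necessarily at singular points of $C_t$. Thus the bipartite graph with vertices the components and the singular points in $D$, and edges the branches at singular points, is connected. A connected graph has at least (number of vertices) $-1$ edges, so $\sum_qr_q\ge c+\#\{q\}-1$, i.e. $\sum_q(r_q-1)\ge c-1$. Then (7) gives $1\le c-2\gamma-m+1$, so $c\ge m+2\gamma$. Each component has a boundary circle, so $c\le m$. Hence $c=m$, $\gamma=0$, and by (7) $\sum_q(r_q-1)=m-1$. Milnor's formula and (6) yield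
$$2\sum_q\delta_q=\sum_q\mu(C_t,q)+\sum_q(r_q-1)=(m-1)^2+(m-1)=m(m-1).$$

**Step 6: $C_t$ is a union of $d$ lines.** Now we globalize by the genus formula. Summing over $p$, the total $\delta$-invariant of $C_t$ is $\sum_p\frac{m_p(m_p-1)}2=\frac{d(d-1)}2$. If $C_t$ has $\nu$ irreducible components of geometric genera $\gamma_i$, then
$$0\le\sum\gamma_i=\tfrac{(d-1)(d-2)}2-\tfrac{d(d-1)}2+\nu-1=\nu-d.$$
So $\nu=d$, and $C_t$ consists of $d$ distinct lines. By the convergence argument of Step 2 they are close to those of $C_{t_0}$ when $t$ is close to $t_0$; label them accordingly.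

**Step 7: the labelled combinatorics is locally constant.** As $\tau(C_t)=\tau(C_{t_0})$, Lemma 4(i) gives $b(C_t)=b(C_{t_0})$. If the labelled combinatorics did not agree for all $t$ close to $t_0$, then, there being only finitely many labelled combinatorics, some sequence $t_k\to t_0$ would have a fixed different one and equal $b$. This contradicts Lemma 4(iii). So $t\in\mathcal P$ for $t$ near $t_0$, and $\mathcal P$ is open.

**Step 8: conclusion.** Thus $\mathcal P=[0,1]$. The $d$ distinct lines vary continuously, hence can be labelled continuously over the interval. By Step 7 the labelled combinatorics is locally constant, hence constant. $\square$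

## 8. Eight lines with two conjugate positions

By Proposition 5 we need an arrangement that cannot be moved to its complex conjugate. Let $a=e^{i\pi/3}$, so $a^2-a+1=0$, $a^3=-1$, and consider the MacLane arrangement
$$\begin{aligned}&\ell_1=x,\quad \ell_2=y,\quad \ell_3=x+ay,\quad \ell_4=z,\\ &\ell_5=x+y+z,\quad \ell_6=x+y+a^{-1}z,\quad \ell_7=x+a^{-1}z,\quad \ell_8=x+ay+z .\end{aligned}$$

**Lemma 6.** The points of multiplicity $\ge3$ are exactly eight triple points, with line sets
$$123,\ 456,\ 147,\ 258,\ 267,\ 348,\ 168,\ 357;\tag{8}$$
the remaining pairs $15,24,36,78$ give double points.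

*Proof.* Using $-a^{-1}=a^2$ and $1-a+a^2=0$ one checks that the following points lie on the indicated lines:

- $123:(0{:}0{:}1)$, $456:(1{:}{-1}{:}0)$, $147:(0{:}1{:}0)$, $258:(1{:}0{:}{-1})$;
- $267:(1{:}0{:}{-a})$, $348:(1{:}a^2{:}0)$, $168:(0{:}1{:}{-a})$, $357:(1{:}a^2{:}{-a})$;
- $15:(0{:}1{:}{-1})$, $24:(1{:}0{:}0)$, $36:(1{:}a^2{:}{-a^2})$, $78:(1{:}a{:}{-a})$.

For instance at $357$: $\ell_3=1+a^3=0$, $\ell_5=1+a^2-a=0$, $\ell_7=1-1=0$; at $36$: $\ell_6=1+a^2-a=0$; at $78$: $\ell_8=1+a^2-a=0$. The $12$ points are distinct, and the $12$ sets partition all $8\cdot3+4=28$ pairs. So every pair of lines meets at the point listed for it, and the lines through each point are exactly those listed. $\square$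

To remember (8), assign to the labels the nonzero vectors of $\mathbb F_3^2$: $1=(1,0)$, $2=(0,1)$, $3=(-1,-1)$, $7=(-1,1)$, and $5,4,6,8$ the negatives of $1,2,3,7$, respectively. The triples are then the eight affine lines of $\mathbb F_3^2$ not through $0$, that is, the triples of distinct nonzero vectors with sum $0$. The uncovered pairs are the pairs $\{v,-v\}$.

**Lemma 7.** Let $L_1,\dots,L_8$ be distinct labelled lines in $\mathbb P^2$ whose concurrent triples are exactly the eight in (8). There are unique projective coordinates with $L_1,L_2,L_4,L_5$ given by $x,y,z,x+y+z$. In them $L_3=\{x+a'y=0\}$ with $a'^2-a'+1=0$. The number $\alpha(L_1,\dots,L_8):=a'$ is continuous in the labelled arrangement, and $\alpha(\bar L_1,\dots,\bar L_8)=\overline{\alpha(L_1,\dots,L_8)}$.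

*Proof.* No three of $L_1,L_2,L_4,L_5$ are concurrent, so the coordinates exist, are unique and depend continuously on the lines. By $123$, $147$, $456$, $258$ and distinctness of the lines,
$$L_3:x+a'y\ (a'\ne0),\quad L_7:x+bz,\quad L_6:x+y+cz,\quad L_8:x+ey+z.$$
Now restrict to lines. On $y=0$, $267$ gives $c=b$. On $z=0$, $348$ gives $e=a'$. On $x=0$, $168$ says that $y+cz$ and $ey+z$ have a common zero, so $ce=1$. For $357$, the point of $L_3\cap L_5$ is $(-a':1:a'-1)$, and $L_7$ contains it when $-a'+b(a'-1)=0$, i.e. $b-a'b+a'=0$. Since $b=c=1/e=1/a'$, this reads $a'^{-1}-1+a'=0$. The last assertion follows by conjugating all equations. $\square$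

**Lemma 8.** A permutation of $\{1,\dots,8\}$ preserving the set of eight triples and fixing $1$ and $2$ is the identity.

*Proof.* It fixes $3$, because of $123$. It preserves the set of uncovered pairs $15,24,36,78$, so it fixes $5,4,6$. By $147$ it fixes $7$, hence $8$. $\square$

The sensible first try is now $f=\ell_1\cdots\ell_8+\ell^9$ with $\ell$ generic. Along a $\mu$-equivalence from $f$ to $\bar f$ the lines $L_i(t)$ keep their labelled combinatorics, and $\alpha$ takes values in the two-point set $\{a,\bar a\}$, so it stays at $a$. For the lines $\bar L_i$ with their own labels, $\alpha=\bar a$. It is tempting to conclude; but the path only yields $L_i(1)=\bar L_{\sigma(i)}$ for some permutation $\sigma$ preserving (8). If $\sigma$ can be nontrivial there is no contradiction. And here it can. Substitute $x=u+iv$, $y=-u+iv$, $z=w-iv$. Using $a-a^2=1$ and $a+a^2=2a-1=i\sqrt3$ we find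
$$\begin{aligned}&\ell_1=u+iv,\quad \ell_2=-(u-iv),\quad \ell_4=w-iv,\quad \ell_5=w+iv,\\&a\ell_3=u-\sqrt3\,v,\quad a\ell_6=w-\sqrt3\,v,\quad \ell_7=u+\bar aw+iav,\quad a\ell_8=u+aw-i\bar av .\end{aligned}$$
Conjugation of coefficients exchanges the lines $1\leftrightarrow2$, $4\leftrightarrow5$, $7\leftrightarrow8$ and preserves $3$ and $6$. Since $a^3=-1$,
$$\ell_1\cdots\ell_8=(u^2+v^2)(v^2+w^2)(u-\sqrt3\,v)(w-\sqrt3\,v)\bigl(u^2+v^2+w^2+uw-\sqrt3\,uv-\sqrt3\,vw\bigr),$$
a real polynomial in $u,v,w$. So $f$ is, after a linear change of coordinates, a real form plus a ninth power. Moving the linear form to a real one, off the hyperplanes of forms that vanish at a singular point, we stay in $\mathcal S_8$ with fixed tangent cone, so by Lemma 2(a) $\mu$ is constant. A linear change of coordinates is also a $\mu$-equivalence, as $GL_3(\mathbb C)$ is connected. Hence this $f$ is $\mu$-equivalent to a real germ. The eight lines alone have too many symmetries.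

## 9. Fifteen lines without symmetry, and the case $n=3$

By Lemma 8 it is enough to mark the lines $L_1$ and $L_2$ so that no automorphism of the combinatorics can move them. We do this with two points of new multiplicities.

Take the eight lines $L_i=\{\ell_i=0\}$ of Lemma 6. Choose $q_1\in L_1$ not on the other seven lines and $q_2\in L_2$ not on the other seven lines. Add, one at a time, three lines through $q_1$ and then four lines through $q_2$, each chosen to avoid all intersection points of the lines already present, as well as $q_1,q_2$, except for the point $q_i$ through which it is drawn. This is possible: each forbidden point excludes one line of the pencil through $q_i$. A line already present through $q_i$ contains other intersection points, so it is never chosen again. The result is an arrangement $A=\{L_1,\dots,L_{15}\}$. Its points of multiplicity $\ge3$ are the eight triple points of (8), $q_1$ (multiplicity $4$) and $q_2$ (multiplicity $5$), since away from $q_i$ each added line meets the earlier ones only in new double points.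

**Lemma 9.** Every automorphism $\sigma$ of the combinatorics of $A$ fixes each of $L_1,\dots,L_8$.

*Proof.* $\sigma$ preserves the set of lines through $q_1$ and the set of lines through $q_2$, the unique points of multiplicity $4$, resp. $5$. Among the lines through $q_1$, only $L_1$ contains another point of multiplicity $\ge3$, so $\sigma$ fixes $L_1$; likewise $L_2$. The added lines are the other lines through $q_1$ or $q_2$. So $\sigma$ permutes $L_1,\dots,L_8$, preserving their concurrent triples and fixing $L_1,L_2$. Apply Lemma 8. $\square$

**Proof of Theorem A for $n=3$.** Let $g$ be a product of linear forms defining $A$, so $d=15$, let $\ell$ be a linear form not vanishing at any point of $\operatorname{Sing}A$, and put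
$$f=f_3=g+\ell^{16}\in\mathcal S_{15}.$$
By Lemma 2(a), $0$ is an isolated critical point. The number of double points is $\binom{15}2-8\cdot3-6-10=65$. So $\tau(A)=8\cdot4+9+16+65=122$ and $\mu(f)=14^3+122=2866$.

Suppose $f\sim\bar f$. Proposition 5 yields continuous lines $L_i(t)$, $1\le i\le15$, with $L_i(0)=L_i$, constant labelled combinatorics, and $\{L_i(1)\}=\{\bar L_i\}$. So $L_i(1)=\bar L_{\sigma(i)}$ for a permutation $\sigma$. Since $i\mapsto\bar L_i$ has the same labelled combinatorics as $i\mapsto L_i$, $\sigma$ is an automorphism of the combinatorics, and $\sigma(i)=i$ for $i\le8$ by Lemma 9. By Lemma 7, $t\mapsto\alpha(L_1(t),\dots,L_8(t))$ is continuous with values in $\{a,\bar a\}$, hence constant, equal to $a$. At $t=1$ it equals $\alpha(\bar L_1,\dots,\bar L_8)=\bar a\ne a$, a contradiction. So $f\not\sim\bar f$, and by (1) $f$ is not $\mu$-equivalent to a real germ. $\square$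

## 10. Adding squares: $n\ge4$

Let $f$ be the germ of Section 9 and
$$f_n=f(x,y,z)+w_1^2+\dots+w_{n-3}^2,\qquad n\ge4 .$$
Since $\operatorname{ord}f=15\ge3$, its corank is $3$; also $\mu(f_n)=2866$. A path from $f_n$ to $\bar f_n$ has no reason to keep the squares in place. We must split them off along the path and glue the pieces; gluing uses the following.

**Lemma 10.** In any number of variables, right equivalent germs are $\mu$-equivalent.

*Proof.* Let $f'=f\circ\Phi$ with $\Phi$ a biholomorphism germ fixing $0$. The maps $\Phi_s(x)=\Phi(sx)/s$ for $0<s\le1$ and $\Phi_0=d\Phi(0)$ form a continuous family of biholomorphism germs on a fixed neighborhood: $\Phi(sx)/s=\int_0^1d\Phi(\theta sx)x\,d\theta$, and $|\Phi_s(x)|\le\text{const}\cdot|x|$. So $f\circ\Phi\sim f\circ d\Phi(0)$. And $f\circ d\Phi(0)\sim f$ because $GL_n(\mathbb C)$ is connected. $\square$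

Suppose $(F_t)$ is a $\mu$-equivalence from $f_n$ to $\bar f_n$. As $\mu(F_t)\ne1$, the corank of $F_t$ is at least $1$ for all $t$.

**Step 1: solving $\partial_wF_t=0$ near a given $t_0$.** We look for the critical locus in the nondegenerate directions. Let $c\ge1$ be the corank of $F_{t_0}$. Choose linear coordinates $(u,w)\in\mathbb C^c\times\mathbb C^{n-c}$ in which the quadratic part of $F_{t_0}$ is $\sum w_j^2$. (If $c=n$ there is no $w$ and one takes $\rho_t=F_t$ below.) By Cauchy's formula all partial derivatives of $F_t$ are jointly continuous in $(t,u,w)$ near $(t_0,0,0)$. Put $H=\partial_w^2F_{t_0}(0)$, which is invertible, and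
$$\Theta_{t,u}(w)=w-H^{-1}\partial_wF_t(u,w).$$
At $(t_0,0,0)$ both $\partial_w\Theta$ and $\Theta$ vanish. So we can choose $r'>0$, then $r>0$ and $\varepsilon>0$, such that for $|u|\le r$, $|t-t_0|\le\varepsilon$, $|w|\le r'$ we have $\|\partial_w\Theta_{t,u}\|\le\frac12$ and $|\Theta_{t,u}(0)|<r'/2$. Then $\Theta_{t,u}$ is a contraction of the ball $|w|\le r'$ into itself. Its fixed point $W_t(u)$ is the uniform limit of the iterates $\Theta_{t,u}^k(0)$, hence jointly continuous in $(t,u)$ and holomorphic in $u$. It is the unique solution of $\partial_wF_t(u,w)=0$ in that ball, and $W_t(0)=0$ since $0$ is a critical point of $F_t$. Moreover $\partial_w^2F_t$ is invertible there, because $\|1-H^{-1}\partial_w^2F_t\|\le\frac12$.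

**Step 2: a residual family with constant $\mu$.** Put $\rho_t(u)=F_t(u,W_t(u))$. Then $\rho_t(0)=0$, and $\partial_u\rho_t=(\partial_uF_t)(u,W_t(u))$ because $\partial_wF_t$ vanishes on the graph. The components of $\partial_wF_t$ generate the ideal of the graph $w=W_t(u)$, as they vanish on it with independent differentials. Hence $\mathcal O_c/J(\rho_t)\cong\mathcal O_n/J(F_t)$. Thus $(\rho_t)$, for $t\in[0,1]$ with $|t-t_0|\le\varepsilon$, is a $\mu$-constant continuous family of germs with isolated critical point at $0$.

**Step 3: the corank is constant.** By the Morse lemma with parameters $u$, applied for fixed $t$ to $F_t(u,W_t(u)+w)-\rho_t(u)$, the germ $F_t$ is right equivalent to $\rho_t+\sum w_j^2$. Hence $\operatorname{corank}F_t$ equals the corank of $\rho_t$. Since $\operatorname{corank}F_{t_0}=c$ is the number of variables of $\rho_{t_0}$, we have $\operatorname{ord}\rho_{t_0}\ge3$. By Lemma 1, in $c$ variables, $\operatorname{ord}\rho_t\ge3$, hence $\operatorname{corank}F_t=c$ for $|t-t_0|\le\varepsilon$. So the corank is locally constant, hence $3$ for all $t$.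

**Step 4: chaining.** We now assemble a path from $f$ to $\bar f$ in three variables. Cover $[0,1]$ by finitely many consecutive closed intervals on which such families $\rho_t$ in three variables exist. At a common endpoint the two residual germs, both of order $\ge3$, are residual germs of the same $F_t$. By uniqueness they are right equivalent, hence $\mu$-equivalent by Lemma 10. At $t=0$ and $t=1$ the residual germs are right equivalent to $f$ and $\bar f$, respectively, again by uniqueness. Hence $f\sim\bar f$, contradicting Section 9. So $f_n\not\sim\bar f_n$, and with (1) Theorem A is proved for every $n\ge3$. $\square$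

## 11. Classification of $\mathcal S_d$, and corank at most two

**Proof of Theorem B.** Part (i) and the "only if" part of (ii) are Proposition 5.

**Step 1: the "if" part of (ii).** We build a path of germs over the given path of arrangements. By Lemma 2(a), any path within $\mathcal S_d$, continuous on a common $U$, along which the combinatorics of the tangent cone is constant is a $\mu$-equivalence. First, $f=g+h+R\sim g+h$ via $g+h+(1-s)R$. Given a path $A_t$ of constant combinatorics from $A(f)$ to $A(f')$, choose continuous linear forms $\ell_i(t)$ defining the lines $L_i(t)$, with $\prod\ell_i(0)=g$, and put $g_t=\prod\ell_i(t)$.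

For a fixed arrangement, call a form of degree $d+1$ admissible if it vanishes at no singular point. The admissible forms are the complement of finitely many hyperplanes in a complex vector space, which is nonempty and connected. A fixed admissible form remains admissible for nearby $t$. So, by compactness, subdivide $[0,1]$ so that on each closed piece one form is admissible throughout, and at each subdivision point, and at $t=0$ starting from $h$, insert a path of admissible forms with $g_t$ kept fixed. This joins $g+h$ within $\mathcal S_d$ to $g_1+h_1$ for some $h_1$. Here $g_1=\lambda g'$ with $\lambda\in\mathbb C^*$, where $g'$ is the tangent cone form of $f'$. Join $\lambda$ to $1$ in $\mathbb C^*$, then $h_1$ to the part $h'$ of degree $d+1$ of $f'$ through admissible forms, and restore the higher-order terms of $f'$. This gives $f\sim f'$.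

**Step 2: part (iii).** If $f\sim f'$ with $f'$ real, then $f'\in\mathcal S_d$ by (i), $A(f')$ is conjugation invariant, and it is joined to $A(f)$ by (ii). Conversely, suppose a conjugation invariant arrangement $A'$ is joined to $A(f)$. Its equation $g'$ satisfies $\bar g'=cg'$ with $|c|=1$; multiplying $g'$ by a square root of $c$ makes it real. Choose a real linear form $\ell$ not vanishing at any point of the finite set $\operatorname{Sing}A'$; this is possible because each point excludes a proper real subspace of the real linear forms. Then $g'+\ell^{d+1}\in\mathcal S_d$ is real and $\mu$-equivalent to $f$ by (ii). $\square$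

**Proof of Theorem C.** If $n=1$, $f$ is right equivalent to $x^k$, and Lemma 10 applies. If $n\ge2$ and the corank is $\le2$, then by the splitting lemma $f$ is right equivalent to $\rho(x_1,x_2)+x_3^2+\dots+x_n^2$ with $\rho$ an isolated singularity in two variables. By Lemma 10 these two are $\mu$-equivalent. By the known result for $n=2$ quoted in Section 1, $\rho\sim\rho'$ with $\rho'$ real. Adding $x_3^2+\dots+x_n^2$ to the family preserves all conditions in the definition of $\mu$-equivalence. So $f\sim\rho'+x_3^2+\dots+x_n^2$, which is real. Finally, $f_3$ has order $15$, so its Hessian at $0$ vanishes and its corank is $3$; each added square raises both $n$ and the rank of the Hessian by one. Hence the germs $f_n$ have corank exactly $3$. $\square$
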